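# Positive numerators in the change of basis between $\delta_w$ and $x_w$

## The product $x_1x_2x_1$ in rank two

Fix two integers $a,b\ge 1$ and two linear involutions of the plane with basis $\alpha_1,\alpha_2$:
$$s_1\alpha_1=-\alpha_1,\quad s_1\alpha_2=\alpha_2+a\alpha_1,\qquad s_2\alpha_2=-\alpha_2,\quad s_2\alpha_1=\alpha_1+b\alpha_2 .$$
They generate the Weyl group $W$ of the rank two Kac–Moody algebra whose Cartan matrix has off-diagonal entries $-a,-b$. Since $a,b\ge1$, the element $w=s_1s_2s_1$ has length $3$. The group $W$ acts on the field $Q$ of rational functions in $\alpha_1,\alpha_2$. Let $\delta_v$ ($v\in W$) be symbols with $\delta_u\delta_v=\delta_{uv}$ and $\delta_v q=(vq)\delta_v$ for $q\in Q$. Write $1=\delta_e$ and consider the divided-difference elements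
$$x_i=\frac1{\alpha_i}(\delta_{s_i}-\delta_e).$$
We expand $x_1x_2x_1$ in the symbols $\delta_v$ and put $\theta=s_1\alpha_2=\alpha_2+a\alpha_1$. In each factor we choose either $-\alpha_i^{-1}\delta_e$ or $\alpha_i^{-1}\delta_{s_i}$, and we move all symbols to the right. Two choices end at $\delta_{s_1}$, namely
$$\frac1{\alpha_1}\delta_{s_1}\cdot\Big(-\frac1{\alpha_2}\Big)\cdot\Big(-\frac1{\alpha_1}\Big)=-\frac1{\alpha_1^2\theta}\,\delta_{s_1},\qquad \Big(-\frac1{\alpha_1}\Big)\Big(-\frac1{\alpha_2}\Big)\frac1{\alpha_1}\delta_{s_1}=\frac1{\alpha_1^2\alpha_2}\,\delta_{s_1}.$$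
Their sum is
$$\frac{1}{\alpha_1^2}\Big(\frac1{\alpha_2}-\frac1\theta\Big)=\frac{\theta-\alpha_2}{\alpha_1^2\alpha_2\theta}=\frac{a}{\alpha_1\alpha_2\theta}.$$
Two choices end at $\delta_e$. They give $-\frac1{\alpha_1^2\alpha_2}$ and $\frac1{\alpha_1}\cdot\big(-\frac1\theta\big)\cdot\big(-\frac1{\alpha_1}\big)=\frac1{\alpha_1^2\theta}$, with sum $-\frac{a}{\alpha_1\alpha_2\theta}$.

In both cases terms of opposite sign with a double pole at $\alpha_1$ are added. The double pole becomes simple, and the result is a global sign, times a numerator, over a product of distinct positive roots. The numerator is the positive integer $a$.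

Now go the other way. First, $x_i^2=0$: since $(\delta_{s_i}-1)\alpha_i^{-1}=-\alpha_i^{-1}(\delta_{s_i}+1)$, we get $x_i^2=-\alpha_i^{-2}(\delta_{s_i}+1)(\delta_{s_i}-1)=0$. From $\delta_{s_i}=1+\alpha_ix_i$ we obtain $\delta_{s_1s_2}=\delta_{s_1}(1+\alpha_2x_2)=\delta_{s_1}+\theta\,\delta_{s_1}x_2=1+\alpha_1x_1+\theta x_2+\theta\alpha_1x_1x_2$. With $\varphi=s_1s_2\alpha_1=s_1(\alpha_1+b\alpha_2)=-\alpha_1+b\theta$,
$$\delta_{s_1s_2s_1}=\delta_{s_1s_2}+\varphi\,\delta_{s_1s_2}x_1=\delta_{s_1s_2}+\varphi\,(x_1+\theta x_2x_1+\theta\alpha_1x_1x_2x_1).$$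
The coefficient of $x_1$ is $\alpha_1+\varphi=b\,\theta$. Again the result is a product of distinct positive roots (here only $\theta$) times a numerator, the positive integer $b$.

These denominators and factors can be predicted from the Bruhat order. What remains are the numerators, and the question is whether they always have nonnegative coefficients.

## The numerators $c'_{w,v}$ and $d'_{v,w}$

Let $\mathfrak g$ be a Kac–Moody algebra with Cartan subalgebra $\mathfrak h$, linearly independent simple roots $\alpha_i\in\mathfrak h^*$, simple coroots $\alpha_i^\vee$, Weyl group $W$ generated by the simple reflections $s_i$, length function $\ell(\cdot)$ and Bruhat order $\le$. Let $\Delta_{re}^+$ be the set of positive real roots, and let $s_\beta\in W$ be the reflection attached to $\beta\in\Delta_{re}^+$. Let $S=S(\mathfrak h^*)$ with quotient field $Q$. Write $\mathbb Z[\alpha]$ for the polynomial ring over $\mathbb Z$ in the $\alpha_i$, and $\mathbb Z_+[\alpha]$ for the polynomials in it with all coefficients nonnegative integers.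

**Definition (the algebra $Q_W$).** $Q_W$ is the free left $Q$-module with basis $\{\delta_w\}_{w\in W}$ and product $(p\,\delta_v)(q\,\delta_w)=p\,(vq)\,\delta_{vw}$. Put $x_i=\alpha_i^{-1}(\delta_{s_i}-\delta_e)$, and $x_w=x_{i_1}\cdots x_{i_n}$ for a reduced word $w=s_{i_1}\cdots s_{i_n}$. This does not depend on the reduced word. Define $c_{w,v}\in Q$ and $d_{v,w}\in S$ by
$$x_w=\sum_{v}c_{w,v}\,\delta_v,\qquad \delta_w=\sum_{v}d_{v,w}\,x_v. \tag{1}$$

It is known that both coefficients vanish unless $v\le w$.

**Definition (the root sets).** For $v\le w$ put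
$$S(w,v)=\{\beta\in\Delta_{re}^+: s_\beta v\le w\},\qquad \hat S(w,v)=\{\beta\in\Delta_{re}^+: v\not\le s_\beta w\}.$$

The following is known (Kumar, Proposition 11.1.19 and Exercise 11.1.E.4). For $v\le w$ there are nonzero homogeneous $c'_{w,v},d'_{v,w}\in\mathbb Z[\alpha]$ with
$$c_{w,v}=(-1)^{\ell(w)-\ell(v)}c'_{w,v}\prod_{\beta\in S(w,v)}\beta^{-1},\qquad d_{v,w}=d'_{v,w}\prod_{\beta\in\hat S(w,v)}\beta, \tag{2}$$
of degrees $\deg c'_{w,v}=\#S(w,v)-\ell(w)$ and $\deg d'_{v,w}=\ell(v)-\#\hat S(w,v)$. For instance $c'_{v,v}=1$.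

Check this on $w=s_1s_2s_1$, $v=s_1$ above. The elements $s_\beta s_1$ have even length, and those below $w$ are $e,\,s_1s_2,\,s_2s_1$. So $s_\beta\in\{s_1,\ s_1s_2s_1,\ s_2\}$ and $S(w,s_1)=\{\alpha_1,\theta,\alpha_2\}$, whence $c'_{w,s_1}=a$. Multiplying $w$ by $s_{\alpha_1},s_\theta,s_\varphi$ on the left gives $s_2s_1$, $e$, $s_1s_2$, and only $e$ is not $\ge s_1$. For the remaining $\beta$ we have $s_\beta w>w\ge s_1$. So $\hat S(w,s_1)=\{\theta\}$ and $d'_{s_1,w}=b$.

The conjecture to be decided is: $c'_{w,v},d'_{v,w}\in\mathbb Z_+[\alpha]$ for any $v\le w$. It is true, in a sharper form. For $v\in W$ let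
$$I(v)=\{\beta\in\Delta_{re}^+: v^{-1}\beta<0\}=\{\beta\in\Delta_{re}^+: s_\beta v<v\},$$
a set with $\ell(v)$ elements. If $\beta\in I(v)$ then $s_\beta v<v\le w$, so $I(v)\subset S(w,v)$. Put
$$S^+(w,v)=S(w,v)\setminus I(v)=\{\beta: v<s_\beta v\le w\},\qquad K(w,v)=\{\beta: v\le s_\beta w<w\}\subset I(w).$$
If $\beta\notin I(w)$ then $s_\beta w>w\ge v$, so $\beta\notin\hat S(w,v)$. Hence $\hat S(w,v)=I(w)\setminus K(w,v)$. In the example, $S^+(w,s_1)=\{\theta,\alpha_2\}$ and $K(w,s_1)=\{\alpha_1,\varphi\}$.

**Theorem 1.** For every Kac–Moody algebra and all $v\le w$ there are integers $m_J,n_J\ge0$ with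
$$c'_{w,v}=\sum_{\substack{J\subset S^+(w,v)\\ \#J=\#S(w,v)-\ell(w)}} m_J\prod_{\beta\in J}\beta,\qquad d'_{v,w}=\sum_{\substack{J\subset K(w,v)\\ \#J=\ell(v)-\#\hat S(w,v)}} n_J\prod_{\beta\in J}\beta .$$
In particular $c'_{w,v},d'_{v,w}\in\mathbb Z_+[\alpha]$, so the conjecture is true.

The last sentence follows from the formulas because every positive real root is a nonnegative integral combination of the $\alpha_i$.

## Expanding along a reduced word, and where it stops

The sensible first attempt repeats the rank two computation for a general reduced word $w=s_{i_1}\cdots s_{i_n}$. For $\varepsilon\in\{0,1\}^n$ put $\sigma_j=s_{i_j}^{\varepsilon_j}$. Since $s_i\alpha_i=-\alpha_i$, we can write $x_i=\sum_{\epsilon\in\{0,1\}}(-s_i^{\epsilon}\alpha_i)^{-1}\delta_{s_i^\epsilon}$. Multiplying out, the $j$-th coefficient gets moved past $\delta_{\sigma_1\cdots\sigma_{j-1}}$, so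
$$c_{w,v}=\sum_{\varepsilon:\ \sigma_1\cdots\sigma_n=v}\ \prod_{j=1}^n\big(-\sigma_1\cdots\sigma_j\,\alpha_{i_j}\big)^{-1}. \tag{3}$$
For $d$, use $\delta_{ws_i}=\delta_w(1+\alpha_ix_i)=\delta_w+(w\alpha_i)\delta_wx_i$. Also $x_ux_i=x_{us_i}$ if $us_i>u$ and $x_ux_i=0$ otherwise (in the second case $x_u=x_{us_i}x_i$ and $x_i^2=0$). Comparing coefficients of $x_v$ gives $d_{v,e}=1$ if $v=e$, $d_{v,e}=0$ otherwise, and
$$d_{v,ws_i}=\begin{cases}d_{v,w}& \text{if } vs_i>v,\\ d_{v,w}+(w\alpha_i)\,d_{vs_i,w}& \text{if } vs_i<v.\end{cases} \tag{4}$$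

Try both in type $A_3$ (where $s_1\alpha_2=\alpha_1+\alpha_2$ and so on, and $s_1s_3=s_3s_1$) for $w=s_2s_1s_3s_2$ and $v=s_2$. Two subwords have product $s_2$, the first letter alone and the last letter alone, and (3) gives
$$c_{w,s_2}=\frac1{\alpha_2^2}\Big(\frac1{(\alpha_1+\alpha_2)(\alpha_2+\alpha_3)}-\frac1{\alpha_1\alpha_3}\Big)=-\frac{\alpha_1+\alpha_2+\alpha_3}{\alpha_2\,\alpha_1\,\alpha_3\,(\alpha_1+\alpha_2)(\alpha_2+\alpha_3)},$$
because $(\alpha_1+\alpha_2)(\alpha_2+\alpha_3)-\alpha_1\alpha_3=\alpha_2(\alpha_1+\alpha_2+\alpha_3)$. For $\beta=\alpha_2,\alpha_1,\alpha_3,\alpha_1+\alpha_2,\alpha_2+\alpha_3$ the element $s_\beta s_2$ is $e$, $s_1s_2$, $s_3s_2$, $s_2s_1$, $s_2s_3$, each a subword of $w$. For the highest root it is $(14)(23)$, of length $6$. So $S(w,s_2)$ consists of the first five roots, and $c'_{w,s_2}=\alpha_1+\alpha_2+\alpha_3$. This agrees with Theorem 1: $I(s_2)=\{\alpha_2\}$ and $\alpha_1+\alpha_2+\alpha_3=\alpha_1+(\alpha_2+\alpha_3)$ is a sum of two elements of $S^+(w,s_2)$.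

For $d$, iterating (4) gives $d_{s_2,w}=\alpha_2+s_2s_1s_3\alpha_2=\alpha_2+(\alpha_1+\alpha_2+\alpha_3)=\alpha_1+2\alpha_2+\alpha_3$. Every $s_\beta w$ with $\beta\in I(w)$ is $w$ with one letter deleted, so it still contains a letter $s_2$. Hence $\hat S(w,s_2)=\emptyset$ and $d'_{s_2,w}=\alpha_1+2\alpha_2+\alpha_3$.

The attempt breaks down at two different points. For $c$, the terms of (3) have both signs and too many poles, so positivity could only come from a cancellation that the formula does not display. For $d$, if $ws_i>w$ then $w\alpha_i>0$, so (4) shows $d_{v,w}\in\mathbb Z_+[\alpha]$ at once. But we need the quotient by $\prod_{\beta\in\hat S(w,v)}\beta$, and division does not preserve positivity: $\alpha_1^3+\alpha_2^3=(\alpha_1+\alpha_2)(\alpha_1^2-\alpha_1\alpha_2+\alpha_2^2)$.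

The way past both points is geometric. The sum (3) is a localization sum on a resolution of a Schubert variety, and what it computes is the equivariant class of an actual subvariety $X$ of a torus module. The recursion (4) is obeyed by the classes of the intersections of opposite Schubert sets with Bruhat cells. The class of an effective cycle can be computed by slicing with coordinate hyperplanes, and each slice produces only nonnegative combinations of products of weights. Moreover, it suffices to slice by coordinates that detect the one-dimensional torus orbits, and these orbits are indexed by exactly the root sets $S(w,v)$ and $K(w,v)$.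

## Schubert cells, fixed points and torus curves

The $c_{w,v},d_{v,w}$ lie in the fraction field of $\mathbb Z[\alpha]$ and, by (3) and (4), depend only on the generalized Cartan matrix. So we may choose the realization. We work over $\mathbb C$ with the standard one and with the minimal (Kac–Peterson) group $G\supset B=TU$, opposite group $U^-$, minimal parabolics $P_i$, and real root groups $U_\beta=\exp\mathfrak g_\beta$. The torus $T$ is chosen so that the $\alpha_i$ are linearly independent in the character lattice $X(T)$ (written additively) and some $\lambda\in X(T)$ is dominant and regular, i.e. $\langle\lambda,\alpha_i^\vee\rangle>0$ for all $i$. In type $A_{n-1}$ one may think of $SL_n$, with $U$ and $U^-$ the upper and lower unitriangular matrices. Let $\Delta^\pm$ be the sets of positive and negative roots, real and imaginary, let $\mathfrak n^\pm$ be the sums of the corresponding root spaces, and let $Q_+=\sum\mathbb Z_{\ge0}\alpha_i$. Fix a cocharacter $\eta_0$ of $T$ with $\langle\alpha_i,\eta_0\rangle>0$ for all $i$.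

We use these standard facts (Kumar, *Kac–Moody Groups, their Flag Varieties and Representation Theory*, Ch. V–VII; Kac–Peterson).

* (F1) $G=\bigsqcup_u BuB=\bigsqcup_u U^-uB$. For a reduced word of $w$, $P_{i_1}\cdots P_{i_n}=\bigcup_{u\le w}BuB$.
* (F2) Let $\mathfrak u_w=\bigoplus_{\beta\in I(w)}\mathfrak g_\beta$ and let $U_w=\exp\mathfrak u_w$, a unipotent algebraic group. Then $U_w\to BwB/B$, $u\mapsto uwB$, is bijective.
* (F3) $L=L(\lambda)$ is integrable with $W$-stable set of weights, so all its weights lie in $u\lambda-uQ_+$ for every $u\in W$. The spaces $L_{u\lambda}=\mathbb Cv_{u\lambda}$ are lines, the $u\lambda$ are distinct, and the stabilizer of $[v_\lambda]$ is $B$. So $G/B=G[v_\lambda]\subset\mathbb P(L)$. We write $u$ also for the point $uB=[v_{u\lambda}]$.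
* (F4) Let $C_u=BuB/B$ and $X_w=\bigsqcup_{u\le w}C_u$. Let $\mathcal Z=P_{i_1}\times^B\cdots\times^BP_{i_n}/B$ be the Bott–Samelson variety of a reduced word of $w$, smooth and projective, with $T$ acting on the left. Then $X_w$ is the image of the morphism $\Theta[p_1,\dots,p_n]=[p_1\cdots p_nv_\lambda]$. It is closed and irreducible of dimension $\ell(w)$ in $\mathbb P(L_w)$, where $L_w=U(\mathfrak n^+)v_{w\lambda}$ is finite dimensional. The map $\Theta$ is bijective over the open set $C_w\subset X_w$, hence birational onto $X_w$ (characteristic $0$).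
* (F5) $C_u$ is a $U_u$-orbit with trivial stabilizer, so $C_u\cong U_u\cong\mathfrak u_u$ as $T$-varieties. The weights, i.e. the elements of $I(u)$, are pairwise non-proportional.

For $SL_2$ with $w=s$, $X_s=\mathbb P^1$ is the union of the point $C_e=\{e\}$ and the line $C_s=U_\alpha s$. Let $p_u:L\to\mathbb C$ be the coordinate on the line $L_{u\lambda}$ (with $p_u(v_{u\lambda})=1$) that vanishes on the other weight spaces. Whether $p_u(x)=0$ makes sense for $x\in\mathbb P(L)$.

**Lemma 2.** If $x\in X_w$ and $p_u(x)\ne0$, then $u\le w$.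

*Proof.* Let $\eta=-u\eta_0$. A weight $u\lambda-uq$ with $q\in Q_+$ pairs with $\eta$ to $-\langle\lambda,\eta_0\rangle+\langle q,\eta_0\rangle$, and this is smallest exactly for $q=0$. So $\lim_{t\to0}\eta(t)x=[v_{u\lambda}]$, and the limit lies in the closed set $X_w$. Hence $u\in X_w$, which means $u\le w$. $\square$

**Lemma 3.** Let $v\in W$, $\beta\in\Delta_{re}^+$, and let $\gamma=\gamma_{v,\beta}$ be the element of $\{\beta,-\beta\}\cap v\Delta^-$. So $\gamma=\beta$ if $s_\beta v<v$, and $\gamma=-\beta$ if $s_\beta v>v$. Then $e_{-\gamma}v_{v\lambda}=0$ and $e_\gamma v_{v\lambda}\ne0$ for root vectors $e_{\pm\gamma}$. For the $SL_2$-group $G_\beta=\langle U_\beta,U_{-\beta}\rangle$, the orbit $G_\beta v\cong\mathbb P^1$ equals $U_\gamma v\sqcup\{s_\beta v\}$.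

*Proof.* The description of $\gamma$ is the equivalence $s_\beta v<v\Leftrightarrow v^{-1}\beta<0$. As $-\gamma\in v\Delta^+$, the weight $v\lambda-\gamma$ is not in $v\lambda-vQ_+$, so $e_{-\gamma}v_{v\lambda}=0$. Further, $\langle v\lambda,\gamma^\vee\rangle=\langle\lambda,v^{-1}\gamma^\vee\rangle<0$, since $v^{-1}\gamma$ is a negative real root and $\lambda$ is dominant and regular. So $v_{v\lambda}$ is a lowest weight vector of nonzero weight for the $\mathfrak{sl}_2$ with raising operator $e_\gamma$, which gives $e_\gamma v_{v\lambda}\ne0$. Its line is fixed by $U_{-\gamma}$ and by the torus of $G_\beta$ and is not fixed by $G_\beta$. So the orbit is $\mathbb P^1$, with big cell $U_\gamma v$ and one remaining point, the image of $v$ under the reflection. $\square$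

**Lemma 4.** If $us_i>u$, then $uP_i/B=\{u\exp(ze_{-\alpha_i})B: z\in\mathbb C\}\sqcup\{us_iB\}$, and the first set lies in $U^-uB/B$.

*Proof.* We have $P_i/B=U_{-\alpha_i}B/B\sqcup\{s_iB\}$. Since $us_i>u$, the root $u\alpha_i$ is positive, and $uU_{-\alpha_i}u^{-1}=U_{-u\alpha_i}\subset U^-$. $\square$

## Slicing a torus-stable cycle by coordinate hyperplanes

Let $A^T_*$ denote equivariant Chow groups (Edidin–Graham, Invent. Math. 131 (1998)), with their flat pull-backs, proper push-forwards and homotopy invariance, and let $S_{\mathbb Z}=\mathrm{Sym}\,X(T)$. We recall what is used.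

* (E1) If a $T$-variety $V$ is isomorphic to a $T$-module, then $A^T_*(V)=S_{\mathbb Z}[V]$ is free of rank one. For a $T$-stable cycle $Y$ write $[Y]=[Y]_V\,[V]$ with $[Y]_V\in S_{\mathbb Z}$. This is the pull-back of $[Y]$ to the fixed point $0$ when $V^T=\{0\}$. The class of $\{0\}$ is the product of the weights of $V$.
* (E2) Let $f$ be a function with $f(tm)=\chi(t)f(m)$ that vanishes identically on no component of the cycle $Y$. Then $f$ is an equivariant section of the trivial line bundle with character $\chi$, and $\chi\,[Y]=[\mathrm{div}(f|_Y)]$.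
* (E3) On a smooth complete $T$-variety with isolated fixed points, after tensoring with $\mathbb Q$ and inverting the nonzero characters, $a=\sum_x i_{x*}(i_x^*a/e_x)$, where $e_x$ is the product of the tangent weights at the fixed point $x$ (Edidin–Graham, Amer. J. Math. 120 (1998), Thm 2).

Example: let $V$ have coordinates of weights $\chi_1,\dots,\chi_4$ with $\chi_1+\chi_2=\chi_3+\chi_4$, and let $Y=\{x_1x_2=x_3x_4\}$. By (E2) applied to $V$ and $f=x_1x_2-x_3x_4$, $[Y]_V=\chi_1+\chi_2$. Slicing $Y$ by $x_1=0$ gives instead the two planes $x_1=x_3=0$ and $x_1=x_4=0$. As cycles in the hyperplane $x_1=0$ they have total class $\chi_3+\chi_4$, the same element. The lemma below does this in general.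

In this section $V$ is a $T$-module with coordinates $x_1,\dots,x_r$, $x_j(tm)=\chi_j(t)x_j(m)$, and there is a cocharacter $\eta$ with $\langle\chi_j,\eta\rangle>0$ for all $j$. Since $\lim_{t\to0}\eta(t)m=0$ for every $m$, every nonempty closed $T$-stable subset contains $0$.

**Lemma 5.** Let $Y$ be an effective $T$-stable cycle on $V$, pure of dimension $n$, with support satisfying $|Y|\cap\{x_1=\dots=x_k=0\}\subset\{0\}$.

(a) $[Y]_V=\big(\prod_{j>k}\chi_j\big)\sum_{J\subset\{1,\dots,k\},\,\#J=k-n}m_J\prod_{j\in J}\chi_j$ with integers $m_J\ge0$.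

(b) If moreover $\dim\big(|Y|\cap\{x_1=\dots=x_{k_0}=0\}\big)\le n-k_0$ for some $k_0\le k$, one may take $m_J=0$ unless $J\subset\{k_0+1,\dots,k\}$.

*Proof.* If $Y=0$ take all $m_J=0$. So let $Y\ne0$.

For (a), use induction on $k$. If $k=0$ then $|Y|\subset\{0\}$, so $n=0$, $Y=m[0]$ with $m\ge0$, and $[Y]_V=m\prod_j\chi_j$ by (E1). Let $k\ge1$ and $H=\{x_1=0\}$. Split $Y=Y_1+Y_2$, where $Y_1$ collects the components contained in $H$. For a cycle $D$ on $H$, push-forward along $H\subset V$ gives $[D]_V=\chi_1[D]_H$, because $[H]_V=\chi_1$ by (E2). Now let $D=\mathrm{div}(x_1|_{Y_2})$. This is an effective $T$-stable cycle on $H$, zero or pure of dimension $n-1$, and (E2) gives $\chi_1[Y_2]_V=[D]_V=\chi_1[D]_H$. As $\chi_1\ne0$ and $S_{\mathbb Z}$ is a domain, $[Y_2]_V=[D]_H$, so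
$$[Y]_V=\chi_1[Y_1]_H+[D]_H. \tag{5}$$
Both $|Y_1|$ and $|D|$ lie in $|Y|\cap H$, so both cycles satisfy the hypothesis of (a) in the module $H$ with the $k-1$ coordinates $x_2,\dots,x_k$. By induction $[Y_1]_H$ is $\prod_{j>k}\chi_j$ times a nonnegative combination of products over $J\subset\{2,\dots,k\}$ with $\#J=k-1-n$. Multiplying by $\chi_1$ adds $1$ to $J$, so the new set has $k-n$ elements. And $[D]_H$ contributes sets $J\subset\{2,\dots,k\}$ with $\#J=(k-1)-(n-1)=k-n$.

For (b), use induction on $k_0$; for $k_0=0$ it is (a). Let $k_0\ge1$. Suppose a component $Y'$ of $Y$ were contained in $H$. It contains $0$, so by Krull's theorem $Y'\cap\{x_2=\dots=x_{k_0}=0\}$ would have dimension at least $n-(k_0-1)$. But this set is contained in $|Y|\cap\{x_1=\dots=x_{k_0}=0\}$, of dimension at most $n-k_0$, a contradiction. So $Y_1=0$ and (5) reads $[Y]_V=[D]_H$. The cycle $D$ has dimension $n-1$, and $|D|\cap\{x_2=\dots=x_{k_0}=0\}$ has dimension at most $n-k_0=(n-1)-(k_0-1)$. The induction hypothesis for $D$ on $H$ with $k_0-1$ gives the claim.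 $\square$

**Lemma 6.** A closed $T$-stable $F\subset V$ with $F\not\subset\{0\}$ contains a one-dimensional $T$-orbit.

*Proof.* Take $0\ne x\in F$ and write $x=\sum_{\chi\in\Phi}x_\chi$ with all weight components $x_\chi\ne0$. The cone spanned by the finite set $\Phi$ is rational, and it is pointed because $\eta>0$ on $\Phi$. Let $R$ be an extremal ray. There is a cocharacter $\xi$ that is $0$ on $R$ and positive on $\Phi\setminus R$. Then $\lim_{t\to0}\xi(t)x=\sum_{\chi\in\Phi\cap R}x_\chi$. It lies in the closed set $F$, and it is nonzero because an extremal ray of the cone contains one of the generators. The weights occurring in it are nonzero and span a line, so its orbit has dimension one. $\square$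

## The class of a Schubert variety at a fixed point

Fix $v\le w$ and a reduced word $w=s_{i_1}\cdots s_{i_n}$, $n=\ell(w)$. Let $X=X_w\cap\{p_v\ne0\}$. As $v\in X_w\subset\mathbb P(L_w)$, we have $v_{v\lambda}\in L_w$. The set $X$ is closed in the affine chart
$$M=\bigoplus_{\mu\ne v\lambda}(L_w)_\mu\otimes\mathbb C_{-v\lambda}$$
of $\mathbb P(L_w)$, in which $m$ stands for the point $[v_{v\lambda}+m]$ and $v$ is the origin. The weights $\mu-v\lambda$ of $M$ lie in $-vQ_+\setminus\{0\}$, so they are positive on $\eta=-v\eta_0$. The previous section therefore applies to $M$, and $X^T=\{v\}$.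

**Step 1: identify $c_{w,v}$ with the class of $X$.** The purpose is to turn the signed sum (3) into an effective class. We claim
$$[X]_M=c_{w,v}\cdot\prod(\text{weights of }M). \tag{6}$$

The $T$-fixed points of $\mathcal Z$ are the $\varepsilon=[\sigma_1,\dots,\sigma_n]$ with $\sigma_j=s_{i_j}^{\varepsilon_j}$, $\varepsilon\in\{0,1\}^n$, and $\Theta(\varepsilon)=\sigma_1\cdots\sigma_n$. The tangent weights at $\varepsilon$ are $-\sigma_1\cdots\sigma_j\alpha_{i_j}$ for $1\le j\le n$. To see this, induct on $n$, for arbitrary words, using the fibration $\mathcal Z\to P_{i_1}/B$. The tangent weight of $P_i/B$ is $-\alpha_i$ at $e$ and $\alpha_i=-s_i\alpha_i$ at $s_i$, so the base contributes $-\sigma_1\alpha_{i_1}$. The fiber over $\sigma_1$ is $\{[\sigma_1,p_2,\dots,p_n]\}\cong\mathcal Z'=P_{i_2}\times^B\cdots\times^BP_{i_n}/B$, and $t[\sigma_1,p_2,\dots]=[\sigma_1,(\sigma_1^{-1}t\sigma_1)p_2,\dots]$. So a tangent weight $\chi$ of $\mathcal Z'$ contributes $\sigma_1\chi$. By induction these are the $-\sigma_1\sigma_2\cdots\sigma_j\alpha_{i_j}$,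 $j\ge2$.

Hence, with $e_\varepsilon$ the product of the tangent weights at $\varepsilon$, formula (3) says $c_{w,v}=\sum_{\Theta(\varepsilon)=v}1/e_\varepsilon$. By (E3), $[\mathcal Z]=\sum_\varepsilon i_{\varepsilon*}(1/e_\varepsilon)$. Restrict to the open $T$-stable set $\mathcal Z^\circ=\Theta^{-1}(X)$. A fixed point in $\mathcal Z^\circ$ maps into $X^T=\{v\}$, so exactly the $\varepsilon$ with $\Theta(\varepsilon)=v$ survive. The map $\mathcal Z^\circ\to X\subset M$ is proper, and it is birational onto $X$, because $X$ is a nonempty open subset of the irreducible $X_w$. So the push-forward of $[\mathcal Z^\circ]$ to $M$ is $[X]$, and the push-forward of $i_{\varepsilon*}(1/e_\varepsilon)$ is $\frac1{e_\varepsilon}[\{0\}]$, with $[\{0\}]_M$ the product of the weights of $M$. Summing gives (6).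

**Step 2: find the one-dimensional orbits.** This step determines which coordinates to slice by. We claim that the one-dimensional $T$-orbits in $X$ are exactly $(U_{\gamma_{v,\beta}}\setminus1)v$ for $\beta\in S(w,v)$.

Let $O\subset X$ be a one-dimensional orbit, lying in $C_u$ with $u\le w$. By (F5), $C_u\cong\bigoplus_{\beta\in I(u)}\mathfrak g_\beta$ with pairwise non-proportional weights, so a point with two nonzero coordinates has an orbit of dimension at least $2$. Thus $O=(U_\beta\setminus1)u$ for some $\beta\in I(u)$. By Lemma 3 (with $\gamma_{u,\beta}=\beta$) the closure of $O$ in $X_w$ is $G_\beta u$, with fixed points $u$ and $s_\beta u$. The closure of $O$ in $X\subset M$ contains the origin $v$. So $v\in\{u,s_\beta u\}$, that is, $\{u,s_\beta u\}=\{v,s_\beta v\}$. Both elements are $\le w$, so $\beta\in S(w,v)$, and $O=G_\beta v\setminus\{v,s_\beta v\}=(U_{\gamma_{v,\beta}}\setminus1)v$.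

Conversely let $\beta\in S(w,v)$ and let $u$ be the larger of $v,s_\beta v$, so $u\le w$. Then $G_\beta v=U_\beta u\cup\{s_\beta u\}\subset X_w$. With $\gamma=\gamma_{v,\beta}$, $p_v(\exp(ze_\gamma)v_{v\lambda})=1$, since the higher terms have weights $v\lambda+k\gamma$ with $k\ge1$. So $U_\gamma v\subset X$, and $(U_\gamma\setminus1)v$ is a one-dimensional orbit.

For $\beta\in S(w,v)$ and $\gamma=\gamma_{v,\beta}$ we have just seen that $\exp(ze_\gamma)v_{v\lambda}\in L_w$ for all $z$. Taking the coefficient of $z$, $e_\gamma v_{v\lambda}\in L_w$, and this vector is nonzero by Lemma 3. It gives a vector of weight $\gamma$ in $M$. Choose a linear weight coordinate $x_\beta$ on $M$ with $x_\beta(tm)=\gamma(t)x_\beta(m)$ and $x_\beta(e_\gamma v_{v\lambda})=1$. It vanishes on vectors of weight $k\gamma$, $k\ge2$, so $x_\beta=z$ at the point $\exp(ze_\gamma)v$. The weights $\gamma_{v,\beta}$ are distinct, so the $x_\beta$ extend to a weight coordinate system of $M$. If the closed $T$-stable set on the left of the next formula were not $\{v\}$,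 by Lemma 6 it would contain an orbit $(U_{\gamma_{v,\beta}}\setminus1)v$ with $\beta\in S(w,v)$, on which $x_\beta\ne0$. Hence
$$X\cap\{x_\beta=0\ \ \forall\beta\in S(w,v)\}=\{v\}. \tag{7}$$

At this point Lemma 5(a) applies, but it does not suffice. The weights of the slicing coordinates are $\gamma_{v,\beta}=\beta$ for $\beta\in I(v)$ and $\gamma_{v,\beta}=-\beta$ for $\beta\in S^+(w,v)$. In the $A_3$ example they are $\alpha_2$ and $-\alpha_1,-\alpha_3,-(\alpha_1+\alpha_2),-(\alpha_2+\alpha_3)$, and (a) would allow a term $m\alpha_2$ whose sign is opposite to the others. The weights in $I(v)$ must be kept out of $J$, and for this we need the dimension estimate required in Lemma 5(b).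

**Step 3: the coordinates in $I(v)$ cut $X$ down properly.** We claim that $F=X\cap\{x_\beta=0\ \forall\beta\in I(v)\}$ satisfies $\dim F\le\ell(w)-\ell(v)$. The reason is that the $\ell(v)$-dimensional group $U_v$ moves $F$ around inside $X$ with finite fibers.

First, $U_v\subset B$ acts on $X_w$, and we show that $p_v$ is $U_v$-invariant. Let $y\in\mathfrak u_v$, $k\ge1$, $m\in L_\mu$. The weights of $\mathfrak u_v$ lie in $v\Delta^-$. If $y^km$ had a nonzero $L_{v\lambda}$-component, then $\mu\in v\lambda+(vQ_+\setminus\{0\})$, which contains no weight of $L$. So $p_v(\exp(y)m)=p_v(m)$, and $U_v$ acts on $X$. Consider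
$$\mathbf a:U_v\times F\to X,\qquad (u,x)\mapsto ux .$$
Since $C_v=U_vv$, $\mathbf a^{-1}(v)=\{(u,u^{-1}v): u\in U_v,\ u^{-1}v\in F\cap C_v\}$.

Next, $C_v=X_v\cap\{p_v\ne0\}$. Indeed $p_v\ne0$ on $C_v=U_vv$ by invariance. If $x\in C_u$ with $u\le v$ and $p_v(x)\ne0$, then $v\le u$ by Lemma 2, so $u=v$. Hence $C_v=X_v\cap X$ is closed in $X$. As in Step 2, its one-dimensional $T$-orbits are the $(U_\beta\setminus1)v$, $\beta\in I(v)$, and on them $x_\beta\ne0$. So the closed $T$-stable set $F\cap C_v$ contains no one-dimensional orbit, and $F\cap C_v=\{v\}$ by Lemma 6. Since $v$ has trivial stabilizer in $U_v$, $\mathbf a^{-1}(v)=\{(1,v)\}$.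

By Chevalley's semicontinuity theorem, the set of points of $U_v\times F$ at which the fiber of $\mathbf a$ has local dimension $\ge1$ is closed. It is $T$-stable since $\mathbf a$ is $T$-equivariant ($T$ acts on $U_v$ by conjugation), and it does not contain $(1,v)$. Now $U_v\times F$ is a closed $T$-stable subset of $\mathfrak u_v\times M$, and all weights of this module are positive on $-v\eta_0$. So every nonempty closed $T$-stable subset of $U_v\times F$ contains $(1,v)$. Hence the set in question is empty, $\mathbf a$ has finite fibers, and $\ell(v)+\dim F\le\dim X=\ell(w)$.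

**Step 4: read off $c'_{w,v}$.** Here we combine the three steps. Apply Lemma 5 to $X\subset M$ with first coordinates $x_\beta$, $\beta\in S(w,v)$, those with $\beta\in I(v)$ coming first. So $k=\#S(w,v)$ and $k_0=\ell(v)$. The hypotheses are (7) and Step 3. Comparing with (6) and canceling the remaining weights of $M$,
$$c_{w,v}\prod_{\beta\in S(w,v)}\gamma_{v,\beta}=\sum_{\substack{J\subset S^+(w,v)\\ \#J=\#S(w,v)-\ell(w)}}m_J\prod_{\beta\in J}(-\beta),\qquad m_J\ge0.$$
The left product is $(-1)^{\#S(w,v)-\ell(v)}\prod_{S(w,v)}\beta$, and each term on the right carries the sign $(-1)^{\#S(w,v)-\ell(w)}$. So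
$$c_{w,v}=(-1)^{\ell(w)-\ell(v)}\Big(\sum_Jm_J\prod_{\beta\in J}\beta\Big)\prod_{\beta\in S(w,v)}\beta^{-1},$$
which by (2) is the statement of Theorem 1 for $c'_{w,v}$.

## Opposite Schubert sets

Let $X^v=\bigsqcup_{u\ge v}U^-uB/B$. For $SL_2$, $X^e=\mathbb P^1$ and $X^s=\{s\}$. Inside $C_s=U_\alpha s$ their traces are the whole line, of class $1=d_{e,s}$, and the origin, of class $\alpha=d_{s,s}$. The aim is to prove in general that the trace of $X^v$ on $C_w$ has class $d_{v,w}$.

Here is a larger instance. Take $SL_4$, $w=s_2s_1s_3s_2$ (the permutation $3412$) and $v=s_2$. Elements of $U_w$ are the block matrices with identity diagonal blocks and upper right block $A$, a $2\times2$ matrix. We have $u\not\ge s_2$ iff $u\in\langle s_1,s_3\rangle$ iff $u\{1,2\}=\{1,2\}$. For lower unitriangular $y$, the minor of $yu$ in rows and columns $1,2$ uses columns $u(1),u(2)$ of $y$. It is nonzero iff $u\{1,2\}=\{1,2\}$, and right multiplication by $B$ only rescales it. So $X^{s_2}$ is the zero set of this minor. For a matrix in $U_ww$ the first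 two columns are, up to sign, the last two columns of the element of $U_w$, so the minor is $\pm\det A$. Hence $X^{s_2}\cap C_w=\{\det A=0\}$, whose class is the weight $(\alpha_1+\alpha_2)+(\alpha_2+\alpha_3)=\alpha_1+2\alpha_2+\alpha_3$ of $\det A$. This is the $d_{s_2,w}$ found above.

In general $G/B$ is infinite dimensional, and we need completed groups acting on vectors. Let $\hat L=\prod_\mu L_\mu$. For $w\in W$ let
$$w\hat{\mathfrak n}^-=\prod_{\alpha\in\Delta^+}\mathfrak g_{-w\alpha},$$
a pro-nilpotent Lie algebra, and let $\exp(w\hat{\mathfrak n}^-)$ be its group, with product given by the Baker–Campbell–Hausdorff series. Both act on $\hat L$. For $A=\sum_\alpha A_\alpha$ with $A_\alpha\in\mathfrak g_{-w\alpha}$, the component $(A^km)_\mu$ is a sum of terms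
$$A_{\alpha^{(1)}}\cdots A_{\alpha^{(k)}}\,m_{\mu+w\alpha^{(1)}+\dots+w\alpha^{(k)}} .$$
Write $\mu=w\lambda-wq$. The term can be nonzero only if $q-\sum\alpha^{(i)}\in Q_+$, which leaves finitely many terms over all $k$ together. So $\exp A=\sum A^k/k!$ makes sense on $\hat L$. For $w=e$ write $\hat{\mathfrak n}^-$ and $\hat U^-=\exp\hat{\mathfrak n}^-$. Elements of $U^-$ are products of elements of real root groups, so they act on $L\subset\hat L$ as elements of $\hat U^-$. An element of $\hat{\mathfrak n}^-\cap w\hat{\mathfrak n}^-$ acts by the same formula from either viewpoint.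

**Lemma 7.** For $y\in\hat U^-$: $p_u(yv_{u\lambda})=1$, and $p_{u'}(yv_{u\lambda})\ne0$ implies $u'\ge u$.

*Proof.* The first claim holds because $yv_{u\lambda}$ is $v_{u\lambda}$ plus terms of weight in $u\lambda-(Q_+\setminus\{0\})$. For the second, only finitely many terms of the exponential reach weight $u'\lambda$, so $p_{u'}(yv_{u\lambda})=p_{u'}(Yv_{u\lambda})$ for some $Y\in U(\mathfrak n^-)$. Let $\omega$ be the anti-involution with $e_i\leftrightarrow f_i$ and $\omega|_{\mathfrak h}=\mathrm{id}$. On $L^\vee=\bigoplus_\mu L_\mu^*$ put $(xf)(m)=f(\omega(x)m)$. This is an irreducible module of highest weight $\lambda$ in which $L_\mu^*$ has weight $\mu$. So $L^\vee\cong L$, and $p_{u'}$ corresponds to a multiple of $v_{u'\lambda}$. Now $(\omega(Y)p_{u'})(v_{u\lambda})=p_{u'}(Yv_{u\lambda})\ne0$ with $\omega(Y)\in U(\mathfrak n^+)$. So the weight $u\lambda$ occurs in $U(\mathfrak n^+)v_{u'\lambda}=L_{u'}$, i.e. $p_u\ne0$ on $L_{u'}$. The span of $Bv_{u'\lambda}$ lies in the finite-dimensional space $L_{u'}$ and is stable under all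 $\exp(ze_i)$. Taking coefficients of $z$, it is stable under all $e_i$, so it contains $L_{u'}$. Therefore $p_u\ne0$ at some point of $C_{u'}\subset X_{u'}$, and $u\le u'$ by Lemma 2. $\square$

**Corollary 8.**

(i) $X^v=\{x\in G/B: p_{u'}(x)=0\ \ \forall u'\not\ge v\}$. So $X^v\cap X_w$ is closed in $X_w$.

(ii) If $x,x'\in G/B$ are represented by $m,m'\in L$ with $m'=gm$, $g\in\hat U^-$, then $x\in X^v\Leftrightarrow x'\in X^v$.

(iii) $X^v\cap C_w\ne\emptyset$ iff $v\le w$.

*Proof.* (i) Let $x\in U^-uB/B$. By Lemma 7, $p_u(x)\ne0$, and $p_{u'}(x)\ne0$ implies $u'\ge u$. If $u\ge v$ and $u'\not\ge v$, then $u'\not\ge u$, so $p_{u'}(x)=0$. If $u\not\ge v$, then $p_u(x)\ne0$ violates the condition.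

(ii) Let $m\in\mathbb C^*\,yv_{u\lambda}$ with $y\in U^-$. Then $m'\in\mathbb C^*(gy)v_{u\lambda}$ with $gy\in\hat U^-$. By Lemma 7, $u$ is the minimum of $\{u':p_{u'}(m')\ne0\}$. Let $x'\in U^-u''B/B$. The same lemma shows that this minimum is $u''$. So $u''=u$.

(iii) If $x\in C_w\cap U^-uB/B$ with $u\ge v$, then $p_u(x)\ne0$, so $v\le u\le w$ by Lemma 2. If $v\le w$, the point $w$ lies in $X^v\cap C_w$. $\square$

Let $Z^v_w=X^v\cap C_w$ with its reduced structure, a closed $T$-stable subvariety of $C_w\cong\mathfrak u_w$. One more general fact is needed.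

**Lemma 9.** If a finite-dimensional nilpotent Lie algebra $\mathfrak m=\mathfrak a\oplus\mathfrak b$ is the vector space direct sum of two subalgebras, then multiplication $\exp\mathfrak a\times\exp\mathfrak b\to\exp\mathfrak m$ is an isomorphism of varieties.

*Proof.* It is injective because $\exp\mathfrak a\cap\exp\mathfrak b=1$. Its image is the orbit of $1$ under the unipotent group $\exp\mathfrak a\times\exp\mathfrak b$ acting on the affine variety $\exp\mathfrak m$ by $(a,b)g=agb^{-1}$. This orbit is closed by the Kostant–Rosenlicht theorem, and it has full dimension. So it is everything. A bijective morphism of irreducible varieties onto a smooth variety in characteristic $0$ is birational with finite fibers, hence an isomorphism by Zariski's main theorem. $\square$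

## The class of $X^v\cap C_w$ is $d_{v,w}$

**Proposition 10.** $Z^v_w$ is empty or pure of codimension $\ell(v)$ in $C_w$, and $[Z^v_w]_{C_w}=d_{v,w}$.

The proof is by induction on $\ell(w)$, matching the recursion (4). If $w=e$ then $C_e$ is a point, and by Corollary 8(iii) $Z^v_e$ is that point if $v=e$ and empty otherwise. So the class is $d_{v,e}$. Let $s=s_i$ with $ws>w$, assume the statement for $w$ and all $v$, and put $\beta=w\alpha_i>0$. We use the lifting property of the Bruhat order for $us>u$: if $x\le u$ then $xs\le us$; and if $xs>x$ and $x\le us$, then $x\le u$.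

**Step 1: a $\mathbb P^1$-bundle joining $C_w$ and $C_{ws}$.** This step sets up a space in which both cells sit. Let $\mathbb P^1=wP_i/B=G_\beta w$. As $w^{-1}\beta=\alpha_i>0$ and $s_\beta w=ws$, Lemma 3 gives $\mathbb P^1=U_{-\beta}w\sqcup\{ws\}=\{w\}\sqcup U_\beta ws$. Let $E=U_w\times\mathbb P^1$ with diagonal $T$-action, let
$$\kappa:E\to X_{ws}\subset G/B,\quad (u,p)\mapsto up,$$
and let $q:E\to U_w\cong C_w$ be the projection. The tangent weights of $E$ are $I(w)\cup\{-\beta\}$ at $w=(1,w)$ and $I(w)\cup\{\beta\}=I(ws)$ at $ws=(1,ws)$. The map $\kappa$ restricts to isomorphisms $U_w\times\{w\}\cong C_w$ and $U_w\times U_\beta ws\cong C_{ws}$. The second holds because $U_w\times U_\beta\to U_{ws}$ is an isomorphism by Lemma 9. Let $E'=U_w\times U_{-\beta}w$, an open neighborhood of $U_w\times\{w\}=C_w$, and let $E^v=\kappa^{-1}(X^v)$ with reduced structure, closed in $E$ by Corollary 8(i).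

**Step 2: push-forward along $q$.** The point is a formula that produces the division by $\beta$ needed in (4). For $a\in A^T_*(E)$, with rational coefficients,
$$q_*a=\frac{a|_{ws}-a|_w}{\beta}\,[C_w]. \tag{8}$$
By homotopy invariance, $a$ is the flat pull-back of some $a_0\in A^T_*(\mathbb P^1)$. The pull-back is compatible with restriction to the two fixed points and with push-forward to a point, respectively to $C_w$. By (E3) on $\mathbb P^1$, with tangent weight $-\beta$ at $w$ and $\beta$ at $ws$, the push-forward of $a_0$ to a point is $\frac{a_0|_w}{-\beta}+\frac{a_0|_{ws}}{\beta}$.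

**Step 3: a retraction $\rho:E'\to C_w$ with $E^v\cap E'=\rho^{-1}(Z^v_w)$.** The purpose is to compute $[E^v]|_w$ from the induction hypothesis. The set $w\Delta^-$ is the disjoint union of $w\Delta^-\cap\Delta^-$ and $w\Delta^-\cap\Delta^+=I(w)$. So
$$w\hat{\mathfrak n}^-=\mathfrak a\oplus\mathfrak u_w,\qquad \mathfrak a=\prod_{\gamma\in\Delta^-\cap w\Delta^-}\mathfrak g_\gamma\subset\hat{\mathfrak n}^-,$$
with $\mathfrak a$ a subalgebra. As $I(w)$ is finite, for $k$ large the ideal $\mathfrak i_k=\prod_{\mathrm{ht}\,\alpha\ge k}\mathfrak g_{-w\alpha}$ of $w\hat{\mathfrak n}^-$ is contained in $\mathfrak a$. Fix such a $k$. The quotient $w\hat{\mathfrak n}^-/\mathfrak i_k=\mathfrak a/\mathfrak i_k\oplus\mathfrak u_w$ is finite dimensional and nilpotent, and both summands are subalgebras. Let $N=\exp(w\hat{\mathfrak n}^-/\mathfrak i_k)$. By Lemma 9, $\exp(\mathfrak a/\mathfrak i_k)\times U_w\to N$ is an isomorphism of varieties. Let $\pi:N\to U_w$ be the resulting projection.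

Let $g\in\exp(w\hat{\mathfrak n}^-)$ have image $\bar g\in N$, and put $b=\pi(\bar g)\in U_w$. Then $gb^{-1}$ has image in $\exp(\mathfrak a/\mathfrak i_k)$. Since $\mathfrak i_k\subset\mathfrak a$, its logarithm lies in $\mathfrak a$. So $g=hb$ with $h\in\exp\mathfrak a\subset\hat U^-$.

Both $U_w$ and $U_{-\beta}$ lie in $\exp(w\hat{\mathfrak n}^-)$, the latter because $-\beta=w(-\alpha_i)$. For $u\in U_w$, $y\in U_{-\beta}$ define
$$\rho(u,yw)=\pi(\overline{uy})\in U_w\cong C_w .$$
This is a morphism, because $U_w\to N$, $U_{-\beta}\to N$, multiplication in $N$ and $\pi$ are. It is $T$-equivariant, because $T$ normalizes both factors of $N$. And $\rho|_{C_w}=\mathrm{id}$ (put $y=1$). With $b=\rho(u,yw)$ we have $uy\,v_{w\lambda}=h(b\,v_{w\lambda})$ with $h\in\hat U^-$. So Corollary 8(ii) gives $uyw\in X^v\Leftrightarrow bw\in X^v$. This says $E^v\cap E'=\rho^{-1}(Z^v_w)$ as sets.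

To get the equality with reduced structure we show that $\rho$ is smooth. At points of $C_w$ the differential of $\rho$ is surjective, since $\rho|_{C_w}=\mathrm{id}$; as $E'$ and $C_w$ are smooth, $\rho$ is smooth there. The non-smooth locus of $\rho$ is closed and $T$-stable in $E'$. Now $E'$ is $T$-isomorphic to the module $\mathfrak u_w\oplus\mathfrak g_{-\beta}$, whose weights lie in $w\Delta^-$ and are therefore positive on $-w\eta_0$. A nonempty closed $T$-stable subset would contain $(1,w)\in C_w$. So the non-smooth locus is empty. Hence $\rho^{-1}(Z^v_w)$ is reduced, $E^v\cap E'$ is empty or pure of codimension $\ell(v)$ in $E'$, and $[E^v\cap E']=\rho^*[Z^v_w]$. The restriction to the fixed point $w$ can be computed in $E'$. So once $E^v$ is known to be empty or pure of codimension $\ell(v)$,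
$$[E^v]|_w=[Z^v_w]_{C_w}=d_{v,w}. \tag{9}$$

**Step 4: the fibers of $q$.** Next we see how $E^v$ meets the lines $q^{-1}(r)$, $r\in U_w$. The map $\kappa$ sends $q^{-1}(r)$ bijectively to $rwP_i/B$. By (F1), $rwP_i/B=yuP_i/B$ with $y\in U^-$, and we may take $us>u$. By Lemma 4 it consists of an affine line contained in $U^-uB/B$ and the one further point $yusB\in U^-usB/B$. So the fiber meets $E^v$ in the affine line iff $u\ge v$, and in the further point iff $us\ge v$. The point $(r,w)$ of the fiber corresponds to $rw\in C_w$. In particular $(r,w)\in E^v$ iff $r\in Z^v_w$.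

**Step 5: the case $vs>v$.** Here nothing should change. By the lifting property, $u\ge v\Leftrightarrow us\ge v$, so each fiber of $q$ lies in $E^v$ or misses it. Hence $E^v=q^{-1}(Z^v_w)$, and its trace on $U_w\times U_\beta ws\cong C_{ws}$ is $Z^v_{ws}\cong Z^v_w\times U_\beta$, empty or pure of codimension $\ell(v)$. By flat pull-back along the projection, $[Z^v_{ws}]_{C_{ws}}=[Z^v_w]_{C_w}=d_{v,w}$, which is $d_{v,ws}$ by (4).

**Step 6: the case $vs<v$, fibers and dimension.** We show that $E^v$ is pure of codimension $\ell(v)$, and we compute $q_*[E^v]$. Put $R=Z^{vs}_w\subset C_w$. By induction it is empty or pure of codimension $\ell(v)-1$. By the lifting property with $x=vs$, for which $xs=v>x$,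
$$us\ge vs\Leftrightarrow u\ge vs,\qquad u\ge vs\Rightarrow us\ge v .$$
The point $rw$ lies in $U^-uB/B$ or $U^-usB/B$, so $r\in R$ iff $u\ge vs$. Over $r\notin R$ the fiber misses $X^{vs}\supset X^v$. Over $r\in R$ we have $us\ge v$, so the fiber meets $E^v$ either in the whole $\mathbb P^1$ (if $u\ge v$) or in exactly one point.

If $R=\emptyset$, then $E^v=\emptyset$, so $Z^v_{ws}=\emptyset$. By Corollary 8(iii) $vs\not\le w$, hence $v\not\le w$, and $d_{v,ws}=d_{v,w}+\beta\,d_{vs,w}=0$, as required. From now on let $R\ne\emptyset$.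

Let $R'\subset R$ be the set of $r$ whose whole fiber lies in $E^v$. Since $q$ is open, $R'=U_w\setminus q(E\setminus E^v)$ is closed. Moreover $q^{-1}(R')\subset E^v$, and $R'\subset Z^v_w$ because $(r,w)\in E^v$ for $r\in R'$. So if $R'\ne\emptyset$, then $\dim R'\le\ell(w)-\ell(v)$, which is less than the dimension $\ell(w)-\ell(v)+1$ of each component of $R$. Hence $R\setminus R'$ is dense in $R$. Over $R\setminus R'$ the map $q:E^v\to R$ is proper and bijective, hence finite and a homeomorphism. Let $K$ be a component of $E^v$.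

Suppose $q(K)\not\subset R'$. Then $K$ is the closure of the preimage of a component of $R\setminus R'$, so $\dim K=\dim R=(\ell(w)+1)-\ell(v)$. The map $K\to q(K)$ is bijective over a dense open set, hence birational in characteristic $0$, and $q(K)$ is a component of $R$. By the homeomorphism, every component of $R$ arises from exactly one such $K$.

Suppose $q(K)\subset R'$. Then $K\subset q^{-1}(R')\subset E^v$, so $K$ is a component of $q^{-1}(R')=R'\times\mathbb P^1$. Thus $K=K'\times\mathbb P^1$ with $K'$ a component of $R'$. So $K$ meets $E'$, and since $E^v\cap E'$ is pure of codimension $\ell(v)$ by Step 3, $\dim K=\ell(w)+1-\ell(v)$. Here $q$ drops the dimension, so $q_*[K]=0$.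

Altogether $E^v$ is pure of codimension $\ell(v)$ in $E$, and $q_*[E^v]=[R]$.

**Step 7: the case $vs<v$, the class.** It remains to feed this into (8). The open part $Z^v_{ws}$ of $E^v$, its intersection with $U_w\times U_\beta ws\cong C_{ws}$, is empty or pure of codimension $\ell(v)$, and $[E^v]|_{ws}=[Z^v_{ws}]_{C_{ws}}$. By (8), (9) and the induction hypothesis for $vs$,
$$d_{vs,w}=[R]_{C_w}=\frac{[Z^v_{ws}]_{C_{ws}}-d_{v,w}}{\beta}.$$
So $[Z^v_{ws}]_{C_{ws}}=d_{v,w}+(w\alpha_i)\,d_{vs,w}=d_{v,ws}$ by (4). This proves Proposition 10. $\square$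

## Slicing $X^v\cap C_w$ by the coordinates in $K(w,v)$

Let $v\le w$. We finish the proof of Theorem 1 by applying the slicing lemma to $Z^v_w$. The $T$-module $C_w\cong\bigoplus_{\beta\in I(w)}\mathfrak g_\beta$ has coordinates $x_\beta$ of weight $\beta$, $\beta\in I(w)$, all positive on $\eta_0$. So Lemmas 5 and 6 apply with $\eta=\eta_0$. All weights are now positive roots, and Lemma 5(a) will suffice.

**Step 1: the one-dimensional orbits in $Z^v_w$.** We again determine the slicing coordinates. The one-dimensional orbits of $C_w$ are $O_\beta=(U_\beta\setminus1)w$, $\beta\in I(w)$, by non-proportionality of the weights. Lemma 3 for the element $s_\beta w<w$, with $\gamma_{s_\beta w,\beta}=-\beta$, says $G_\beta w=U_{-\beta}(s_\beta w)\sqcup\{w\}$. So $O_\beta\subset U^-s_\beta wB/B$. Hence $O_\beta\subset Z^v_w$ if $s_\beta w\ge v$, i.e. if $\beta\in K(w,v)$, and $O_\beta\cap Z^v_w=\emptyset$ otherwise. On $O_\beta$ we have $x_\beta\ne0$. So the closed $T$-stable set $Z^v_w\cap\{x_\beta=0\ \forall\beta\in K(w,v)\}$ contains no one-dimensional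 orbit. It contains $w$, so it equals $\{w\}$ by Lemma 6.

**Step 2: read off $d'_{v,w}$.** Finally we insert the class. Apply Lemma 5(a) to $Z^v_w$, pure of dimension $n=\ell(w)-\ell(v)$, with first coordinates $x_\beta$, $\beta\in K(w,v)$. Since $\hat S(w,v)=I(w)\setminus K(w,v)$, we have $k=\#K(w,v)=\ell(w)-\#\hat S(w,v)$, so $k-n=\ell(v)-\#\hat S(w,v)$, and the remaining weights are the elements of $\hat S(w,v)$. With Proposition 10,
$$d_{v,w}=\prod_{\beta\in\hat S(w,v)}\beta\ \cdot\sum_{\substack{J\subset K(w,v)\\ \#J=\ell(v)-\#\hat S(w,v)}}n_J\prod_{\beta\in J}\beta,\qquad n_J\ge0 .$$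
By (2) this is the statement of Theorem 1 for $d'_{v,w}$, and the proof of Theorem 1 is complete. $\blacksquare$
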